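\title{Polycrystalline L-relations in three dimensions need not be exact}

\begin{abstract}
An exact relation for composite materials is a manifold of tensors that is preserved by homogenization. L-relations are the candidates described by Jordan multialgebras, and it has been conjectured that in three space dimensions every rotation-invariant L-relation is exact. We disprove this conjecture. The counterexample is an elliptic system for 8 scalar and 8 vector potentials, a multialgebra spanned by three isotropic tensors built from an exterior algebra, and a periodic composite whose effective tensor is computed in closed form. We also prove that, for problems whose Fourier multiplier is linear in $\boldsymbol n\otimes\boldsymbol n$, an L-relation is exact if and only if its multialgebra has the 2-, 3- and 4-chain properties. A second rotation-invariant example has the 2- and 3-chain properties, fails the 4-chain property, and is not exact.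
\end{abstract}

\section{The problem and the results}\label{sec:intro}

A composite is a fine mixture of materials. On a large scale it behaves like a homogeneous material whose effective tensor depends on the tensors of the constituents and on the geometry of the mixture. An exact relation is a set of equations among the moduli that passes from the constituents to the effective tensor for every geometry. This paper is about an algebraic description of such relations and about whether, in three dimensions, rotational invariance makes a necessary algebraic condition sufficient.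

\subsection{Composites and exact relations}

The space dimension is $3$ throughout. Field values lie in a finite-dimensional real inner product space $\mathcal T$ that carries an orthogonal representation $\boldsymbol R\mapsto\rho(\boldsymbol R)$ of $\mathrm{SO}(3)$. For an operator $\mathsf L$ on $\mathcal T$ we write $\boldsymbol R\cdot\mathsf L=\rho(\boldsymbol R)\mathsf L\rho(\boldsymbol R)^T$; this is the tensor $\mathsf L$ in a rotated coordinate system, and $\mathsf L$ is \emph{isotropic} if $\boldsymbol R\cdot\mathsf L=\mathsf L$ for all $\boldsymbol R$. The symmetric operators on $\mathcal T$ form the space $\mathrm{Sym}(\mathcal T)$, the positive definite ones the open cone $\mathrm{Sym}^+(\mathcal T)$, and $|\cdot|$ is the operator norm.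

A composite with local tensor $\mathsf L(\boldsymbol x)\in\mathrm{Sym}^+(\mathcal T)$ relates two $\mathcal T$-valued fields by $\boldsymbol J=\mathsf L\boldsymbol E$. The fields obey linear differential constraints with constant coefficients. We assume that for each unit vector $\boldsymbol n$ there is a real subspace $\mathcal E_{\boldsymbol n}=\mathcal E_{-\boldsymbol n}\subset\mathcal T$ such that the constraints read, in Fourier space,
\[
\hat{\boldsymbol E}(\boldsymbol k)\in\mathcal E_{\boldsymbol n}\otimes\mathbb C,\qquad \hat{\boldsymbol J}(\boldsymbol k)\perp\mathcal E_{\boldsymbol n}\otimes\mathbb C,\qquad \boldsymbol n=\boldsymbol k/|\boldsymbol k|,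
\]
and that the orthogonal projection $\Gamma(\boldsymbol n)$ onto $\mathcal E_{\boldsymbol n}$ is equivariant: $\Gamma(\boldsymbol R\boldsymbol n)=\boldsymbol R\cdot\Gamma(\boldsymbol n)$. The basic case is $\mathcal T=\mathbb R^3$ and $\mathcal E_{\boldsymbol n}=\mathbb R\boldsymbol n$, where $\boldsymbol E$ is curl free and $\boldsymbol J$ is divergence free.

\begin{definition}\label{def:exact}
An \emph{exact relation} is a submanifold $\mathbb M\subset\mathrm{Sym}^+(\mathcal T)$ that is \emph{G-closed}: whenever the tensors $\mathsf L_\nu(\boldsymbol x)$ of a sequence of composites take values in a compact subset of $\mathbb M$ and G-converge (homogenize) to $\mathsf L^*(\boldsymbol x)$, then $\mathsf L^*(\boldsymbol x)\in\mathbb M$ almost everywhere.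
\end{definition}

The definition of G-convergence for elliptic systems is recalled in Section~\ref{sec:PH}. Our arguments use it only through periodic media. Let $\mathbb T^3=\mathbb R^3/2\pi\mathbb Z^3$, let $\langle\cdot\rangle$ be the average over $\mathbb T^3$, and let $\mathcal E\subset L^2(\mathbb T^3;\mathcal T)$ be the closed subspace of fields $f$ with $\hat f(0)=0$ and $\hat f(\boldsymbol k)\in\mathcal E_{\boldsymbol k/|\boldsymbol k|}\otimes\mathbb C$ for $\boldsymbol k\ne0$. Let $\mathsf L:\mathbb T^3\to\mathrm{Sym}^+(\mathcal T)$ be continuous. The form $\langle f\cdot\mathsf Lg\rangle$ is bounded and coercive on $\mathcal E$, so by the Lax--Milgram lemma each $\boldsymbol E_0\in\mathcal T$ determines a unique field $\boldsymbol E\in\boldsymbol E_0+\mathcal E$ with $\mathsf L\boldsymbol E\perp\mathcal E$ in $L^2$. The \emph{effective tensor} is defined by $\mathsf L^*\boldsymbol E_0=\langle\mathsf L\boldsymbol E\rangle$. If $\boldsymbol E'$ is the field with mean $\boldsymbol E_0'$, then $\boldsymbol E'-\boldsymbol E_0'\in\mathcal E$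 gives $\boldsymbol E_0'\cdot\mathsf L^*\boldsymbol E_0=\langle\boldsymbol E'\cdot\mathsf L\boldsymbol E\rangle$. Hence $\mathsf L^*$ is symmetric, and $\boldsymbol E_0\cdot\mathsf L^*\boldsymbol E_0\ge c\langle|\boldsymbol E|^2\rangle\ge c|\boldsymbol E_0|^2$ with $c>0$ shows that $\mathsf L^*\in\mathrm{Sym}^+(\mathcal T)$. The periodic homogenization property is the following statement.

\begin{itemize}
\item[(PH)] For every continuous $\mathsf L:\mathbb T^3\to\mathrm{Sym}^+(\mathcal T)$, the sequence $\mathsf L(\nu\boldsymbol x)$, $\nu=1,2,\dots$, G-converges to the constant tensor $\mathsf L^*$.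
\end{itemize}

For elliptic systems (PH) is a classical theorem (Section~\ref{sec:PH}); for other constraints it is an explicit assumption. A continuous $\mathsf L:\mathbb T^3\to\mathbb M$ has compact range, so under (PH) a G-closed set $\mathbb M$ contains $\mathsf L^*$.

\subsection{L-relations}

Fix an isotropic $\mathsf L_0\in\mathrm{Sym}^+(\mathcal T)$ and put
\[
\Gamma_0(\boldsymbol n)=\Gamma(\boldsymbol n)\big(\Gamma(\boldsymbol n)\mathsf L_0\Gamma(\boldsymbol n)\big)^{-1}\Gamma(\boldsymbol n),
\]
the inverse being taken on $\mathcal E_{\boldsymbol n}$. This is the symbol of the solution operator in the homogeneous medium $\mathsf L_0$. It is equivariant like $\Gamma$, hence continuous in $\boldsymbol n$, and its average $\bar\Gamma_0$ over the unit sphere is isotropic. Set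
\[
\mathsf A(\boldsymbol n)=\Gamma_0(\boldsymbol n)-\bar\Gamma_0,\qquad \mathcal A=\operatorname{span}\{\mathsf A(\boldsymbol n):|\boldsymbol n|=1\},
\]
and extend $\mathsf A$ to $\mathbb R^3$ by $\mathsf A(\boldsymbol k)=\mathsf A(\boldsymbol k/|\boldsymbol k|)$, $\mathsf A(0)=0$; then $\mathsf A(-\boldsymbol k)=\mathsf A(\boldsymbol k)$. The space $\mathcal A$ is $\mathrm{SO}(3)$-invariant. Finally let
\begin{equation}\label{eq:W}
W(\mathsf L)=(\mathsf L-\mathsf L_0)\big[\mathsf I+\bar\Gamma_0(\mathsf L-\mathsf L_0)\big]^{-1},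
\end{equation}
which equals $[(\mathsf L-\mathsf L_0)^{-1}+\bar\Gamma_0]^{-1}$ when $\mathsf L-\mathsf L_0$ is invertible. Lemma~\ref{lem:W} shows that $W$ is a global coordinate on $\mathrm{Sym}^+(\mathcal T)$, and $W(\boldsymbol R\cdot\mathsf L)=\boldsymbol R\cdot W(\mathsf L)$ because $\mathsf L_0$ and $\bar\Gamma_0$ are isotropic. The point of this coordinate is Lemma~\ref{lem:series}: $W(\mathsf L^*)$ is a sum of products $\mathsf K_1\mathsf A_1\mathsf K_2\mathsf A_2\cdots$ in which the $\mathsf K_i$ are Fourier coefficients of $W(\mathsf L(\boldsymbol x))$ and the $\mathsf A_i$ lie in $\mathcal A$. This suggests looking for exact relations that are linear in the coordinate $W$ and closed under such products.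

\begin{definition}\label{def:chains}
Write $\{\mathsf X\}=\mathsf X+\mathsf X^T$. A subspace $\Pi\subset\mathrm{Sym}(\mathcal T)$ has the \emph{$k$-chain property} if
\[
\{\mathsf K_1\mathsf A_1\mathsf K_2\cdots\mathsf A_{k-1}\mathsf K_k\}=\mathsf K_1\mathsf A_1\mathsf K_2\cdots\mathsf A_{k-1}\mathsf K_k+\mathsf K_k\mathsf A_{k-1}\cdots\mathsf K_2\mathsf A_1\mathsf K_1\in\Pi
\]
for all $\mathsf K_i\in\Pi$ and $\mathsf A_i\in\mathcal A$. It is a \emph{Jordan $\mathcal A$-multialgebra} if it has the 2-chain property, and \emph{reflexive} if it has the 2-, 3- and 4-chain properties. The \emph{L-relation} of a Jordan $\mathcal A$-multialgebra $\Pi$ is $\mathbb M=\{\mathsf L\in\mathrm{Sym}^+(\mathcal T):W(\mathsf L)\in\Pi\}$. It is \emph{polycrystalline} if $\boldsymbol R\cdot\mathsf L\in\mathbb M$ for all $\mathsf L\in\mathbb M$ and $\boldsymbol R\in\mathrm{SO}(3)$.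
\end{definition}

By Lemma~\ref{lem:W} and the equivariance of $W$, $\mathbb M$ is a submanifold of dimension $\dim\Pi$, and it is polycrystalline exactly when $\Pi$ is $\mathrm{SO}(3)$-invariant.

All our examples come from two families of constraints. Let $\mathrm{Sym}_0$ be the space of traceless symmetric $3\times3$ matrices and let
\[
B(\boldsymbol k)=\frac{\boldsymbol k\boldsymbol k^T}{|\boldsymbol k|^2}-\frac13I\quad(\boldsymbol k\neq0).
\]
The average of $\boldsymbol n\boldsymbol n^T$ over the sphere is $\frac13I$, and the matrices $B(\boldsymbol n)$ span $\mathrm{Sym}_0$, since $Y\in\mathrm{Sym}_0$ is orthogonal to all of them only if $\boldsymbol n\cdot Y\boldsymbol n\equiv0$.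

\begin{example}[gradient problems]\label{ex:gradient}
Let $V$ carry an orthogonal representation $\rho_V$, and let $\mathcal T=\mathbb R^3\otimes V$, $\rho(\boldsymbol R)=\boldsymbol R\otimes\rho_V(\boldsymbol R)$, $\mathcal E_{\boldsymbol n}=\boldsymbol n\otimes V$. Then $\boldsymbol E=\nabla u$ for a $V$-valued potential $u$, $\operatorname{div}\boldsymbol J=0$, and $\Gamma(\boldsymbol n)=\boldsymbol n\boldsymbol n^T\otimes I_V$ is equivariant. For $\mathsf L_0=I\otimes\Lambda$ with $\Lambda$ positive definite and commuting with $\rho_V$,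
\[
\Gamma_0(\boldsymbol n)=\boldsymbol n\boldsymbol n^T\otimes\Lambda^{-1},\qquad\bar\Gamma_0=\tfrac13I\otimes\Lambda^{-1},\qquad\mathsf A(\boldsymbol n)=B(\boldsymbol n)\otimes\Lambda^{-1}.
\]
When $\rho_V$ is trivial, the potentials are scalars; this is the \emph{multifield} problem, in which several curl-free fields are coupled to several divergence-free fields.
\end{example}

\begin{example}[mixed problems]\label{ex:mixed}
Let $\mathcal W=\mathcal W_+\oplus\mathcal W_-$ be an orthogonal sum with projections $P_\pm$, and let $\mathcal T=\mathbb R^3\otimes\mathcal W$, $\rho(\boldsymbol R)=\boldsymbol R\otimes I$, $\mathcal E_{\boldsymbol n}=(\boldsymbol n\otimes\mathcal W_+)\oplus(\boldsymbol n^\perp\otimes\mathcal W_-)$. Now $\boldsymbol E$ consists of curl-free and of divergence-free fields, and $\boldsymbol J$ of the corresponding divergence-free and curl-free fields. With $N=\boldsymbol n\boldsymbol n^T$ we have $\Gamma=N\otimes P_++(I-N)\otimes P_-$. For $\mathsf L_0=I\otimes\Lambda$ the cross terms of $\Gamma\mathsf L_0\Gamma$ vanish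 because $N(I-N)=0$. So, with $\Lambda_\pm=P_\pm\Lambda P_\pm$ inverted on $\mathcal W_\pm$,
\[
\Gamma_0=N\otimes\Lambda_+^{-1}+(I-N)\otimes\Lambda_-^{-1},\quad \bar\Gamma_0=I\otimes\big(\tfrac13\Lambda_+^{-1}+\tfrac23\Lambda_-^{-1}\big),\quad \mathsf A(\boldsymbol n)=B(\boldsymbol n)\otimes(\Lambda_+^{-1}-\Lambda_-^{-1}).
\]
\end{example}

\subsection{The conjecture and the theorems}

We quote four known results.
\begin{itemize}
\item[(a)] The 2-chain property is necessary for an L-relation to be exact.
\item[(b)] The L-relation of a reflexive Jordan $\mathcal A$-multialgebra is exact.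
\item[(c)] In two space dimensions the 3-chain property is also necessary, and there is a non-exact two-dimensional L-relation coupling 4 curl-free fields to 4 divergence-free fields, with $\dim\mathcal T=8$.
\item[(d)] For three-dimensional multifield composites, all $\mathrm{SO}(3)$-invariant Jordan $\mathcal A$-multi\-algebras are reflexive.
\end{itemize}
Only (b) enters our proofs, and only in the ``if'' part of Theorem~\ref{thm:iff}. As an illustration of (b), let $\mathcal T_0\subset\mathcal T$ be a subspace and $\Pi=\{\mathsf K\in\mathrm{Sym}(\mathcal T):\mathsf K|_{\mathcal T_0}=0\}$. Both terms of a chain end with an element of $\Pi$, so $\Pi$ is reflexive. Its L-relation consists of the $\mathsf L$ that agree with $\mathsf L_0$ on $\mathcal T_0$, and for periodic media the relation is visible directly: the constant field $\boldsymbol E_0\in\mathcal T_0$ solves the cell problem, so $\mathsf L^*\boldsymbol E_0=\mathsf L_0\boldsymbol E_0$.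

By (b) and (d), the gap between the necessary condition (a) and the sufficient condition (b) closes for three-dimensional multifield polycrystals, while by (c) L-relations in two dimensions can fail to be exact. The group $\mathrm{SO}(3)$ imposes strong restrictions on an invariant $\Pi$, and one may expect them always to have the effect seen in (d). The following has been conjectured.

\begin{quote}
\textbf{Conjecture.} \emph{Every three-dimensional polycrystalline L-relation is an exact relation.}
\end{quote}

The conjecture is false.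

\begin{theorem}\label{thm:counter}
There are $\mathcal T,\rho,\mathcal E_{\boldsymbol n},\mathsf L_0$ as above, with $\dim\mathcal T=96$, with $\boldsymbol E$ consisting of the gradients of 8 scalar and 8 vector potentials and $\boldsymbol J$ divergence free, and an $\mathrm{SO}(3)$-invariant Jordan $\mathcal A$-multialgebra $\Pi$ with $\dim\Pi=3$, whose L-relation is not G-closed.
\end{theorem}

In a class of problems that contains Examples~\ref{ex:gradient} and~\ref{ex:mixed}, the sufficient condition (b) is also necessary.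

\begin{theorem}\label{thm:iff}
Assume \emph{(PH)}, and assume that
\begin{equation}\label{eq:lin}
\mathsf A(\boldsymbol n)=\iota\big(\boldsymbol n\boldsymbol n^T-\tfrac13I\big)\quad\text{for some linear map }\iota:\mathrm{Sym}_0\to\mathrm{Sym}(\mathcal T).
\end{equation}
Let $\Pi$ be any Jordan $\mathcal A$-multialgebra, not necessarily $\mathrm{SO}(3)$-invariant. Then its L-relation is exact if and only if $\Pi$ is reflexive; the 3-chain and the 4-chain properties are both necessary.
\end{theorem}

The multialgebra of Theorem~\ref{thm:counter} lacks the 3-chain property. Adding that property to the hypotheses does not rescue the conjecture.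

\begin{theorem}\label{thm:four}
In the setting of Theorem~\ref{thm:counter}, the subspace $\Pi'$ defined by \eqref{eq:Piprime} is $\mathrm{SO}(3)$-invariant and has the 2- and 3-chain properties but not the 4-chain property, and its L-relation is not exact.
\end{theorem}

Section~\ref{sec:series} expands $W(\mathsf L^*)$ in a series and extracts necessary conditions for exactness. Sections~\ref{sec:counter}, \ref{sec:iff} and~\ref{sec:four} prove the three theorems in order.

\section{The effective tensor as a series of chains}\label{sec:series}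

\subsection{Periodic homogenization of gradient problems}\label{sec:PH}

Consider Example~\ref{ex:gradient}, with $\nabla u=\sum_i\boldsymbol e_i\otimes\partial_iu$ and $\operatorname{div}\sum_i\boldsymbol e_i\otimes j_i=\sum_i\partial_ij_i$. Let $\Omega\subset\mathbb R^3$ be a bounded domain and let $\mathsf L_\nu$ take values in a compact subset of $\mathrm{Sym}^+(\mathcal T)$. The sequence $\mathsf L_\nu$ \emph{G-converges} to $\mathsf L^*$ if for every $f\in H^{-1}(\Omega;V)$ the solutions $u_\nu\in H^1_0(\Omega;V)$ of $\operatorname{div}(\mathsf L_\nu\nabla u_\nu)=f$ satisfy $\nabla u_\nu\rightharpoonup\nabla u$ and $\mathsf L_\nu\nabla u_\nu\rightharpoonup\mathsf L^*\nabla u$ weakly in $L^2$, where $u\in H^1_0$ solves $\operatorname{div}(\mathsf L^*\nabla u)=f$.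

Here (PH) is the classical theorem for elliptic systems \cite{BLP,JKO}. We recall Tartar's proof. It rests on the div--curl lemma: if $a_\nu\rightharpoonup a$ and $\nabla v_\nu\rightharpoonup\nabla v$ weakly in $L^2$ and $\operatorname{div}a_\nu$ stays in a compact subset of $H^{-1}$, then $a_\nu\cdot\nabla v_\nu\to a\cdot\nabla v$ in the sense of distributions. Let $\mathsf L_\nu=\mathsf L(\nu\boldsymbol x)$. The fields $\nabla u_\nu$ and $\mathsf L_\nu\nabla u_\nu$ are bounded in $L^2$; along a subsequence they converge weakly to some $\nabla u$ and $\boldsymbol j$, with $\operatorname{div}\boldsymbol j=f$. The space $\mathcal E$ consists of the gradients of periodic $H^1$ functions, so the solution of the cell problem with mean $\boldsymbol E_0=\sum_i\boldsymbol e_i\otimes v_i$ is $\boldsymbol E=\boldsymbol E_0+\nabla\chi$, and $\operatorname{div}(\mathsf L\boldsymbol E)=0$. Put $w_\nu=\sum_ix_iv_i+\nu^{-1}\chi(\nu\boldsymbol x)$. Rescaled periodic functions converge weakly to their means, so $\nabla w_\nu=\boldsymbol E(\nu\boldsymbol x)\rightharpoonup\boldsymbol E_0$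 and $\mathsf L_\nu\nabla w_\nu\rightharpoonup\mathsf L^*\boldsymbol E_0$, the latter fields being divergence free. By the div--curl lemma the function $\mathsf L_\nu\nabla u_\nu\cdot\nabla w_\nu=\nabla u_\nu\cdot\mathsf L_\nu\nabla w_\nu$ converges both to $\boldsymbol j\cdot\boldsymbol E_0$ and to $\nabla u\cdot\mathsf L^*\boldsymbol E_0$. Since $\mathsf L^*$ is symmetric and $\boldsymbol E_0$ is arbitrary, $\boldsymbol j=\mathsf L^*\nabla u$. The limit problem determines $u$ uniquely, so the whole sequence converges.

\subsection{The coordinate $W$ and the series}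

\begin{lemma}\label{lem:W}
The map $W$ is defined on all of $\mathrm{Sym}^+(\mathcal T)$ and is a diffeomorphism onto an open neighborhood of $0$ in $\mathrm{Sym}(\mathcal T)$, with inverse $\mathsf K\mapsto\mathsf L_0+\mathsf K(\mathsf I-\bar\Gamma_0\mathsf K)^{-1}$.
\end{lemma}

\begin{proof}
The operator $\mathsf L_0^{1/2}\Gamma_0(\boldsymbol n)\mathsf L_0^{1/2}$ is symmetric and, since $\Gamma_0\mathsf L_0\Gamma_0=\Gamma_0$, idempotent. So it lies between $0$ and $\mathsf I$, and so does its average $\mathsf L_0^{1/2}\bar\Gamma_0\mathsf L_0^{1/2}$. Put $\mathsf G=\bar\Gamma_0^{1/2}$. Since $\mathsf X\mathsf Y$ and $\mathsf Y\mathsf X$ have the same eigenvalues, $\mathsf G\mathsf L_0\mathsf G\le\mathsf I$, and the bracket in \eqref{eq:W} has the same eigenvalues as $(\mathsf I-\mathsf G\mathsf L_0\mathsf G)+\mathsf G\mathsf L\mathsf G$, a sum of two nonnegative operators. If $v$ is in the kernel of the sum, the second quadratic form gives $\mathsf Gv=0$, and then the first gives $|v|^2=0$. So the bracket is invertible.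

For symmetric $\mathsf S$ the identity $\mathsf S(\mathsf I\pm\bar\Gamma_0\mathsf S)=(\mathsf I\pm\mathsf S\bar\Gamma_0)\mathsf S$ shows that $\mathsf S(\mathsf I\pm\bar\Gamma_0\mathsf S)^{-1}$ is symmetric when it is defined. If $\mathsf K=W(\mathsf L)$ and $\mathsf S=\mathsf L-\mathsf L_0$, then $\mathsf I-\bar\Gamma_0\mathsf K=(\mathsf I+\bar\Gamma_0\mathsf S)^{-1}$, so $\mathsf S=\mathsf K(\mathsf I-\bar\Gamma_0\mathsf K)^{-1}$. Conversely, if $\mathsf I-\bar\Gamma_0\mathsf K$ is invertible and $\mathsf L=\mathsf L_0+\mathsf K(\mathsf I-\bar\Gamma_0\mathsf K)^{-1}$ is positive definite, then $\mathsf I+\bar\Gamma_0(\mathsf L-\mathsf L_0)=(\mathsf I-\bar\Gamma_0\mathsf K)^{-1}$ and $W(\mathsf L)=\mathsf K$. The set of such $\mathsf K$ is open and contains $0$.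
\end{proof}

Let $\mathbf A$ be the Fourier multiplier on $L^2(\mathbb T^3;\mathcal T)$ with symbol $\mathsf A(\boldsymbol k)$; it annihilates constants, and by Parseval's identity its norm is at most $a=\sup_{\boldsymbol n}|\mathsf A(\boldsymbol n)|$. For operator-valued functions, $\langle\kappa_1\mathbf A\kappa_2\cdots\rangle$ denotes the operator $h\mapsto\langle\kappa_1\mathbf A\kappa_2\cdots h\rangle$ on $\mathcal T$.

\begin{lemma}\label{lem:series}
Let $\mathsf L:\mathbb T^3\to\mathrm{Sym}^+(\mathcal T)$ be continuous, $\mathsf K(\boldsymbol x)=W(\mathsf L(\boldsymbol x))$, and $a\|\mathsf K\|_\infty<1$. Then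
\[
W(\mathsf L^*)=\sum_{m\ge0}(-1)^m\langle\mathsf K(\mathbf A\mathsf K)^m\rangle .
\]
\end{lemma}

\begin{proof}
Let $\boldsymbol E$ solve the cell problem with mean $\boldsymbol E_0$ and put $\tau=(\mathsf L-\mathsf L_0)\boldsymbol E$. For $\boldsymbol k\ne0$ the constraints say $\Gamma\hat{\boldsymbol E}=\hat{\boldsymbol E}$ and $\Gamma(\mathsf L_0\hat{\boldsymbol E}+\hat\tau)=0$, so $\hat{\boldsymbol E}(\boldsymbol k)=-\Gamma_0(\boldsymbol n)\hat\tau(\boldsymbol k)$. The part $\bar\Gamma_0$ of the symbol does not depend on $\boldsymbol k$ and acts pointwise, so we move it to the left-hand side: let $\eta=\boldsymbol E+\bar\Gamma_0\tau=[\mathsf I+\bar\Gamma_0(\mathsf L-\mathsf L_0)]\boldsymbol E$. Then $\tau=\mathsf K\eta$ by \eqref{eq:W}, and $\hat\eta(\boldsymbol k)=-\mathsf A(\boldsymbol k)\hat\tau(\boldsymbol k)$ for $\boldsymbol k\neq0$. Thus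
\begin{equation}\label{eq:eta}
\eta=h-\mathbf A\mathsf K\eta,\qquad h=\langle\eta\rangle=\boldsymbol E_0+\bar\Gamma_0\langle\tau\rangle ,
\end{equation}
and $\langle\tau\rangle=\langle\mathsf K(\mathsf I+\mathbf A\mathsf K)^{-1}h\rangle$, the inverse being given by the Neumann series. On the other hand $\langle\tau\rangle=(\mathsf L^*-\mathsf L_0)\boldsymbol E_0$ and $h=[\mathsf I+\bar\Gamma_0(\mathsf L^*-\mathsf L_0)]\boldsymbol E_0$, so $\langle\tau\rangle=W(\mathsf L^*)h$. By Lemma~\ref{lem:W} applied to $\mathsf L^*$, $h$ ranges over all of $\mathcal T$.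
\end{proof}

Let $\kappa=\sum_{\boldsymbol p}\kappa_{\boldsymbol p}e^{i\boldsymbol p\cdot\boldsymbol x}$ be a real trigonometric polynomial with values in $\mathrm{Sym}(\mathcal T)$. For small $\varepsilon>0$ the composite $\mathsf L_\varepsilon=W^{-1}(\varepsilon\kappa)$ is defined, and
\begin{equation}\label{eq:Cm}
W(\mathsf L^*_\varepsilon)=\sum_{m\ge0}(-1)^m\varepsilon^{m+1}C_m(\kappa),\qquad C_m(\kappa)=\langle\kappa(\mathbf A\kappa)^m\rangle .
\end{equation}
The coefficients are computed by one rule. If $\kappa_j=\mathsf K_je^{i\boldsymbol k_j\cdot\boldsymbol x}$ with $\boldsymbol k_j\in\mathbb Z^3$, then $\langle\kappa_1\mathbf A\kappa_2\cdots\mathbf A\kappa_{m+1}\rangle$ vanishes unless $\sum_j\boldsymbol k_j=0$. In that case the multiplier between $\kappa_j$ and $\kappa_{j+1}$ acts on the frequency $\boldsymbol k_{j+1}+\dots+\boldsymbol k_{m+1}=-(\boldsymbol k_1+\dots+\boldsymbol k_j)$, and since $\mathsf A$ is even,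
\begin{equation}\label{eq:rule}
\langle\kappa_1\mathbf A\kappa_2\cdots\mathbf A\kappa_{m+1}\rangle=\mathsf K_1\mathsf A(\boldsymbol k_1)\mathsf K_2\mathsf A(\boldsymbol k_1+\boldsymbol k_2)\cdots\mathsf K_m\mathsf A(\boldsymbol k_{m+1})\mathsf K_{m+1}.
\end{equation}

\begin{example}[layered media]\label{ex:layers}
The 2-chain property is all that layered media can test near $\mathsf L_0$. Let $\Pi$ be a Jordan $\mathcal A$-multialgebra and let $\mathsf K(\boldsymbol x)\in\Pi$ depend only on $\boldsymbol k\cdot\boldsymbol x$, with $a\|\mathsf K\|_\infty<\frac12$. Put $\mathsf A=\mathsf A(\boldsymbol k)$. For $\mathsf X\in\Pi$ the products $\mathsf X_m=\mathsf X(\mathsf A\mathsf X)^m$ lie in $\Pi$, because $2\mathsf X_{m+1}=\mathsf X_m\mathsf A\mathsf X+\mathsf X\mathsf A\mathsf X_m$; hence $\mathsf X(\mathsf I\pm\mathsf A\mathsf X)^{-1}\in\Pi$ if $a|\mathsf X|<1$. On functions of $\boldsymbol k\cdot\boldsymbol x$ we have $\mathbf Af=\mathsf A(f-\langle f\rangle)$, so \eqref{eq:eta} becomes $(\mathsf I+\mathsf A\mathsf K)\eta=h'$ with the constant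 $h'=h+\mathsf A\langle\tau\rangle$. Therefore $\langle\tau\rangle=\bar{\mathsf K}h'$ with $\bar{\mathsf K}=\langle\mathsf K(\mathsf I+\mathsf A\mathsf K)^{-1}\rangle\in\Pi$, $a|\bar{\mathsf K}|<1$, and $h=(\mathsf I-\mathsf A\bar{\mathsf K})h'$. So $W(\mathsf L^*)=\bar{\mathsf K}(\mathsf I-\mathsf A\bar{\mathsf K})^{-1}\in\Pi$. A composite near $\mathsf L_0$ that violates an L-relation must oscillate in several directions.
\end{example}

\subsection{What exactness implies}

\begin{lemma}\label{lem:necessary}
Assume \emph{(PH)}. Let $\Pi\subset\mathrm{Sym}(\mathcal T)$ be a subspace such that $\mathbb M=W^{-1}(\Pi)$ is G-closed, and let $\mathsf K_j\in\Pi$. Write $\mathsf A_j=\mathsf A(\boldsymbol k_j)$, $\mathsf A_{ij}=\mathsf A(\boldsymbol k_i+\boldsymbol k_j)$. For nonzero $\boldsymbol k_1,\boldsymbol k_2,\boldsymbol k_3\in\mathbb R^3$ with zero sum,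
\begin{equation}\label{eq:S3}
\sum_{\sigma\in\mathfrak S_3}\mathsf K_{\sigma1}\mathsf A_{\sigma1}\mathsf K_{\sigma2}\mathsf A_{\sigma3}\mathsf K_{\sigma3}\in\Pi .
\end{equation}
For nonzero $\boldsymbol k_1,\dots,\boldsymbol k_4\in\mathbb R^3$ with zero sum and $\boldsymbol k_i+\boldsymbol k_j\neq0$ for $i\ne j$,
\begin{equation}\label{eq:S4}
\sum_{\sigma\in\mathfrak S_4}\mathsf K_{\sigma1}\mathsf A_{\sigma1}\mathsf K_{\sigma2}\mathsf A_{\sigma1\sigma2}\mathsf K_{\sigma3}\mathsf A_{\sigma4}\mathsf K_{\sigma4}\in\Pi .
\end{equation}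
\end{lemma}

We call families of wave vectors as in the lemma \emph{admissible} triples and quadruples.

\begin{proof}
Let $\kappa$ be a real $\Pi$-valued trigonometric polynomial. For small $\varepsilon>0$ the composite $\mathsf L_\varepsilon$ is continuous with values in $\mathbb M$, so $W(\mathsf L_\varepsilon^*)\in\Pi$ by (PH). A linear functional that vanishes on $\Pi$ turns \eqref{eq:Cm} into a scalar power series that vanishes on an interval; hence $C_m(\kappa)\in\Pi$ for every $m$. For real $\Pi$-valued trigonometric polynomials $\kappa_1,\dots,\kappa_{m+1}$, the coefficient of $t_1\cdots t_{m+1}$ in the $\Pi$-valued polynomial $C_m(\sum_jt_j\kappa_j)$ is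
\[
T(\kappa_1,\dots,\kappa_{m+1})=\sum_{\sigma\in\mathfrak S_{m+1}}\langle\kappa_{\sigma1}\mathbf A\kappa_{\sigma2}\cdots\mathbf A\kappa_{\sigma(m+1)}\rangle\in\Pi .
\]
The expression $T$ is complex multilinear, so it lies in $\Pi\otimes\mathbb C$ for $\kappa_j=\mathsf K_j\cos(\boldsymbol k_j\cdot\boldsymbol x)+i\mathsf K_j\sin(\boldsymbol k_j\cdot\boldsymbol x)$. For $m=2,3$ and $\boldsymbol k_j\in\mathbb Z^3$ with zero sum, \eqref{eq:rule} identifies $T$ with the sums in \eqref{eq:S3} and \eqref{eq:S4}; they are real, so they lie in $\Pi$. On admissible families both sums are continuous and homogeneous of degree $0$ in $(\boldsymbol k_j)$. Homogeneity extends the result to rational vectors, and rational admissible families are dense among all admissible families.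
\end{proof}

For $m=1$ the same argument gives $\mathsf K_1\mathsf A(\boldsymbol k)\mathsf K_2+\mathsf K_2\mathsf A(\boldsymbol k)\mathsf K_1\in\Pi$, which is (a). For $m\ge2$ the conditions are, on their face, weaker than the chain properties: the sum runs over all orderings of the $\mathsf K_j$, and the $\mathsf A$'s are tied to each other by the wave vectors.

\section{A polycrystalline L-relation that is not exact}\label{sec:counter}

\subsection{Multialgebras of isotropic tensors}\label{sec:ansatz}

The cheapest way to make $\Pi$ invariant is to take all its elements isotropic. Suppose $\mathcal T=\mathbb R^3\otimes\mathcal W$ with trivial action on $\mathcal W$, $\mathcal A=\mathrm{Sym}_0\otimes U$ for an invertible symmetric $U$, and $\Pi=I\otimes\mathcal S$ with $\mathcal S\subset\mathrm{Sym}(\mathcal W)$. An operator $M\otimes X$ with $\operatorname{tr}M=0$ lies in $\Pi$ only if it is zero, as the trace over $\mathbb R^3$ shows. A 2-chain is $B\otimes(S_1US_2+S_2US_1)$, so $\Pi$ is Jordan if and only if the operators $m=SU$, $S\in\mathcal S$,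 anticommute and have square zero. Then $m_3m_2m_1=-m_1m_2m_3$, and a 3-chain equals
\[
(BB'-B'B)\otimes S_1US_2US_3 .
\]
So the 3-chain property fails as soon as some product $m_1m_2m_3$ is nonzero.

In the multifield problem $U=\Lambda^{-1}$ is positive definite, and $SUS=(U^{1/2}S)^T(U^{1/2}S)=0$ forces $S=0$: nothing survives, in agreement with (d). In the mixed problem with $\Lambda=I$ we have $U=P_+-P_-$, which is indefinite, and there is room. For instance, $U=\operatorname{diag}(1,-1)$ and the $2\times2$ matrix $S$ with all entries $1$ satisfy $SUS=0$. We need three such operators with a nonzero product. For $U^2=I$, the operator $S=mU$ is symmetric exactly when $m$ is self-adjoint for the form $\langle\omega,U\eta\rangle$. Anticommuting operators of square zero are exterior multiplications, so we look for a symmetric form on an exterior algebra for which multiplication by a vector is self-adjoint.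

\subsection{The exterior algebra}

Let $\mathcal W=\bigwedge\mathbb R^4$, of dimension 16, with generators $\theta_1,\dots,\theta_4$ and the inner product in which the monomials $\theta_I$, $I\subset\{1,2,3,4\}$, are orthonormal. Let $m_\alpha\omega=\alpha\wedge\omega$. The \emph{reversal} $\omega\mapsto\tilde\omega$ reverses the order of the factors in each monomial; it satisfies $\widetilde{\omega\wedge\eta}=\tilde\eta\wedge\tilde\omega$ and acts on $\bigwedge^k$ by $(-1)^{k(k-1)/2}$, that is, by $+,+,-,-,+$ for $k=0,\dots,4$. Let $b(\omega,\eta)$ be the coefficient of $\theta_{1234}$ in $\tilde\omega\wedge\eta$. Since $\tilde\eta\wedge\omega$ is the reversal of $\tilde\omega\wedge\eta$ and reversal fixes $\theta_{1234}$, the form $b$ is symmetric. (On $\bigwedge\mathbb R^3$ reversal changes the sign of the top monomial and the same form is skew; this is why we take four generators although Theorem~\ref{thm:counter} uses three.)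

Define $U$ by $b(\omega,\eta)=\langle\omega,U\eta\rangle$. As $b(\theta_I,\theta_{I'})$ is $\pm1$ when $I'$ is the complement of $I$ and $0$ otherwise, $U$ is a symmetric signed permutation matrix with zero diagonal. So $U^2=I$ and $\operatorname{tr}U=0$; we have $U=P_+-P_-$ with orthogonal projections $P_\pm$ onto eigenspaces $\mathcal W_\pm$ of dimension 8. Both $b(m_\alpha\omega,\eta)$ and $b(\omega,m_{\tilde\alpha}\eta)$ are the top coefficient of $\tilde\omega\wedge\tilde\alpha\wedge\eta$. Hence $m_\alpha^TU=Um_{\tilde\alpha}$, which gives $m_\alpha^T=Um_{\tilde\alpha}U$ and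
\begin{equation}\label{eq:mU}
(m_\alpha U)^T=m_{\tilde\alpha}U .
\end{equation}

\subsection{Two problems that carry this algebra}

\emph{Problem M} is the mixed problem of Example~\ref{ex:mixed} for $\mathcal W=\mathcal W_+\oplus\mathcal W_-$ with $\mathsf L_0=\mathsf I$. Here $\dim\mathcal T=48$, $\boldsymbol E$ consists of 8 curl-free and 8 divergence-free fields, $\bar\Gamma_0=I\otimes(\frac13P_++\frac23P_-)$, and \eqref{eq:lin} holds with $\iota(B)=B\otimes U$. This is the situation of Section~\ref{sec:ansatz}, but (PH) is an assumption for it. To obtain an elliptic system we realize the divergence-free components as curls of vector potentials, and a curl is the skew part of a gradient.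

\emph{Problem G} is the gradient problem of Example~\ref{ex:gradient} for
\[
V=\mathcal W_+\oplus(\mathbb R^3\otimes\mathcal W_-),
\]
with $\mathrm{SO}(3)$ acting trivially on $\mathcal W_\pm$ and in the standard way on $\mathbb R^3$, and with $\mathsf L_0=\mathsf I$. There are 8 scalar and 8 vector potentials, $\dim\mathcal T=3(8+24)=96$, $\bar\Gamma_0=\frac13\mathsf I$, and \eqref{eq:lin} holds with $\iota(B)=B\otimes I_V$. We identify $\mathbb R^3\otimes\mathbb R^3$ with $3\times3$ matrices, with inner product $\operatorname{tr}(X^TY)$; then $\boldsymbol R$ acts by $X\mapsto\boldsymbol RX\boldsymbol R^T$ and $B\otimes I$ acts by $X\mapsto BX$. Let $[\boldsymbol a]_\times$ be the skew matrix of $\boldsymbol x\mapsto\boldsymbol a\times\boldsymbol x$, and define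
\[
\varphi:\mathbb R^3\otimes\mathcal W\to\mathcal T,\qquad\varphi(\boldsymbol a\otimes w)=\boldsymbol a\otimes P_+w\ \oplus\ [\boldsymbol a]_\times\otimes P_-w .
\]
From $\boldsymbol n\cdot[\boldsymbol a]_\times\boldsymbol v=\boldsymbol a\cdot(\boldsymbol v\times\boldsymbol n)$ we see that $\varphi^T(\boldsymbol n\boldsymbol v^T\otimes w)=(\boldsymbol v\times\boldsymbol n)\otimes w$ for $w\in\mathcal W_-$: the map $\varphi^T$ sends the gradient of a vector potential to minus its curl. In Problem M we put $\varphi=\mathrm{id}$.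

\begin{lemma}\label{lem:Phi}
In both problems $\varphi$ is injective, $\rho(\boldsymbol R)\varphi=\varphi(\boldsymbol R\otimes I)$, and
\begin{equation}\label{eq:phi}
\varphi^T\iota(B)\varphi=B\otimes U\qquad(B\in\mathrm{Sym}_0).
\end{equation}
The linear map $\Phi$ from $\mathbb R^{3\times3}\otimes\mathcal W$ to the operators on $\mathcal T$ defined by $\Phi(M\otimes\alpha)=\varphi(M\otimes m_\alpha U)\varphi^T$ is injective, and
\begin{gather}
\Phi(M\otimes\alpha)^T=\Phi(M^T\otimes\tilde\alpha),\qquad\boldsymbol R\cdot\Phi(M\otimes\alpha)=\Phi(\boldsymbol RM\boldsymbol R^T\otimes\alpha),\label{eq:Phi1}\\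
\Phi(M\otimes\alpha)\,\iota(B)\,\Phi(N\otimes\beta)=\Phi(MBN\otimes\alpha\wedge\beta)\qquad(B\in\mathrm{Sym}_0).\label{eq:Phi2}
\end{gather}
\end{lemma}

\begin{proof}
The claims on $\varphi$ need proof only for Problem G. Injectivity holds because $\boldsymbol a\mapsto[\boldsymbol a]_\times$ is injective, and equivariance because $[\boldsymbol R\boldsymbol a]_\times=\boldsymbol R[\boldsymbol a]_\times\boldsymbol R^T$ for $\boldsymbol R\in\mathrm{SO}(3)$. The identity $\boldsymbol a'\times(\boldsymbol a\times\boldsymbol x)=\boldsymbol a(\boldsymbol a'\cdot\boldsymbol x)-(\boldsymbol a\cdot\boldsymbol a')\boldsymbol x$ says $[\boldsymbol a']_\times[\boldsymbol a]_\times=\boldsymbol a\boldsymbol a'^T-(\boldsymbol a\cdot\boldsymbol a')I$. So for symmetric $B$,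
\[
\operatorname{tr}\big([\boldsymbol a]_\times^TB[\boldsymbol a']_\times\big)=-\operatorname{tr}\big(B[\boldsymbol a']_\times[\boldsymbol a]_\times\big)=-\boldsymbol a\cdot B\boldsymbol a'+(\operatorname{tr}B)\,\boldsymbol a\cdot\boldsymbol a' .
\]
For $\operatorname{tr}B=0$ this gives $\varphi^T(B\otimes I_V)\varphi=B\otimes P_+-B\otimes P_-$, which is \eqref{eq:phi}.

The first identity in \eqref{eq:Phi1} is \eqref{eq:mU}, and the second is the equivariance of $\varphi$. By \eqref{eq:phi} the left side of \eqref{eq:Phi2} is $\varphi(MBN\otimes m_\alpha U\,U\,m_\beta U)\varphi^T$, and $U^2=I$, $m_\alpha m_\beta=m_{\alpha\wedge\beta}$. Finally, $\varphi$ is injective and $\varphi^T$ surjective, so $\varphi X\varphi^T=0$ forces $X=0$; and $\alpha\mapsto m_\alpha U$ is injective because $U$ is invertible and $m_\alpha1=\alpha$.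
\end{proof}

The minus sign in \eqref{eq:phi} depends on $\operatorname{tr}B=0$; for $B=I$ the same computation gives the positive operator $\varphi^T\varphi=I\otimes(P_++2P_-)$. The subtraction of $\bar\Gamma_0$ in the definition of $\mathcal A$ is what leaves room for the example.

\subsection{Proof of Theorem~\ref{thm:counter}}\label{sec:proof1}

We work in Problem G, where (PH) holds by Section~\ref{sec:PH}. Let
\[
\mathsf K_j=\Phi(I\otimes\theta_j),\qquad\Pi=\operatorname{span}\{\mathsf K_1,\mathsf K_2,\mathsf K_3\}.
\]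
By \eqref{eq:Phi1} the $\mathsf K_j$ are symmetric and isotropic, and they are independent because $\Phi$ is injective. By \eqref{eq:Phi2}, $\mathsf K_i\iota(B)\mathsf K_j+\mathsf K_j\iota(B)\mathsf K_i=\Phi(B\otimes(\theta_i\wedge\theta_j+\theta_j\wedge\theta_i))=0$. Since $\mathcal A=\iota(\mathrm{Sym}_0)$, $\Pi$ is an $\mathrm{SO}(3)$-invariant Jordan $\mathcal A$-multialgebra, and its L-relation $\mathbb M$ is polycrystalline.

A nonzero product needs all three $\mathsf K_j$, and by \eqref{eq:rule} it survives averaging only if the wave vectors sum to zero. The simplest choice is $\boldsymbol k_1=(1,0,0)$, $\boldsymbol k_2=(0,1,0)$, $\boldsymbol k_3=(-1,-1,0)$ and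
\[
\kappa(\boldsymbol x)=2\cos x_1\,\mathsf K_1+2\cos x_2\,\mathsf K_2+2\cos(x_1+x_2)\,\mathsf K_3=\sum_{j=1}^3\mathsf K_j\big(e^{i\boldsymbol k_j\cdot\boldsymbol x}+e^{-i\boldsymbol k_j\cdot\boldsymbol x}\big).
\]
Take $\varepsilon>0$ with $\varepsilon\|\kappa\|_\infty\le\frac12$ and let $\mathsf L=\mathsf I+\varepsilon\kappa(\mathsf I-\frac13\varepsilon\kappa)^{-1}$. Then $|\mathsf L-\mathsf I|\le\frac{1/2}{1-1/6}<1$, so $\mathsf L(\boldsymbol x)\in\mathrm{Sym}^+(\mathcal T)$, and $W(\mathsf L(\boldsymbol x))=\varepsilon\kappa(\boldsymbol x)\in\Pi$ by Lemma~\ref{lem:W}. Thus $\mathsf L(\nu\boldsymbol x)$ takes values in a compact subset of $\mathbb M$ and G-converges to $\mathsf L^*$. The eigenvalues of $B(\boldsymbol n)$ are $\frac23,-\frac13,-\frac13$, so $a=\frac23$ and \eqref{eq:Cm} applies.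

By \eqref{eq:rule} and \eqref{eq:Phi2}, each term of $C_m(\kappa)$ has the form $\Phi(M\otimes\theta_{j_1}\wedge\dots\wedge\theta_{j_{m+1}})$ and corresponds to a vanishing sum $\pm\boldsymbol k_{j_1}\pm\dots\pm\boldsymbol k_{j_{m+1}}=0$. It is zero unless the indices $j_1,\dots,j_{m+1}\in\{1,2,3\}$ are distinct, so $C_m=0$ for $m\ge3$. One or two distinct $\boldsymbol k_j$ are linearly independent, so $C_0=C_1=0$. For $m=2$, the equation $\pm\boldsymbol k_1\pm\boldsymbol k_2\pm\boldsymbol k_3=0$ holds only when all signs agree, and the two choices contribute equally because $\mathsf A$ is even. With $B_j=B(\boldsymbol k_j)$,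
\[
C_2=2\sum_{\sigma\in\mathfrak S_3}\mathsf K_{\sigma1}\iota(B_{\sigma1})\mathsf K_{\sigma2}\iota(B_{\sigma3})\mathsf K_{\sigma3}=2\Phi(Z\otimes\theta_{123}),\qquad Z=\sum_{\sigma\in\mathfrak S_3}\operatorname{sgn}(\sigma)B_{\sigma1}B_{\sigma3}.
\]
The even permutations $123,231,312$ contribute $B_1B_3+B_2B_1+B_3B_2$, and their reversals are odd, so $Z=[B_1,B_3]+[B_2,B_1]+[B_3,B_2]$ with $[X,Y]=XY-YX$. In commutators $B_j$ may be replaced by $N_j=B_j+\frac13I$. These matrices are supported in the $x_1x_2$-block, where
\[
N_1=\begin{pmatrix}1&0\\0&0\end{pmatrix},\quad N_2=\begin{pmatrix}0&0\\0&1\end{pmatrix},\quad N_3=\frac12\begin{pmatrix}1&1\\1&1\end{pmatrix},\quad [N_1,N_3]=[N_3,N_2]=\frac12\begin{pmatrix}0&1\\-1&0\end{pmatrix},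
\]
and $[N_2,N_1]=0$. Hence $Z=\boldsymbol e_1\boldsymbol e_2^T-\boldsymbol e_2\boldsymbol e_1^T$, and the series reduces to one term:
\[
W(\mathsf L^*)=2\varepsilon^3\,\Phi\big((\boldsymbol e_1\boldsymbol e_2^T-\boldsymbol e_2\boldsymbol e_1^T)\otimes\theta_{123}\big).
\]
Since $\Phi$ is injective and $Z\otimes\theta_{123}$ is not of the form $I\otimes\alpha$ with $\alpha\in\operatorname{span}(\theta_1,\theta_2,\theta_3)$, we get $W(\mathsf L^*)\notin\Pi$. So $\mathsf L^*\notin\mathbb M$, and $\mathbb M$ is not G-closed. \hfill$\square$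

\begin{remark}[comparison with (d)]\label{rem:d}
The 3-chains of $\Pi$ include $\{\mathsf K_1\iota(B)\mathsf K_2\iota(B')\mathsf K_3\}=\Phi([B,B']\otimes\theta_{123})$, so $\Pi$ is not reflexive; its 4-chains all vanish. There is no conflict with (d), where $\mathrm{SO}(3)$ acts trivially on the index that labels the fields, whereas here it acts nontrivially on $V$.
\end{remark}

\begin{remark}[a 48-dimensional variant]\label{rem:48}
The proof used Problem G only through Lemma~\ref{lem:Phi}, (PH) and two norm bounds. In Problem M take $\mathsf L=\mathsf I+\varepsilon\kappa(\mathsf I-\varepsilon\bar\Gamma_0\kappa)^{-1}$; now $|\bar\Gamma_0|=\frac23$, so $|\mathsf L-\mathsf I|\le\frac{1/2}{1-1/3}<1$, and again $a=\frac23$. Assuming (PH) for Problem M, this is a counterexample with $\dim\mathcal T=48$ and trivial action on the field index. So the conclusion of (d) already fails when $\boldsymbol E$ mixes curl-free and divergence-free fields.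
\end{remark}

\section{Exactness implies reflexivity}\label{sec:iff}

We prove Theorem~\ref{thm:iff}. The ``if'' part is (b). Assume that $\mathbb M$ is exact, so that \eqref{eq:S3} and \eqref{eq:S4} hold; we must pass from these sums to single chains with independent $\mathsf A$'s. The proof has two ingredients. Modulo $\Pi$, the shorter chain properties make a chain alternating in the $\mathsf K$'s and skew or symmetric in the $\mathsf A$'s, so each sum collapses to a fixed linear map evaluated at an explicit tensor in $\bigwedge^2\mathrm{Sym}_0$ or $S^3\mathrm{Sym}_0$. Then representation theory shows that these tensors span the whole space. Hypothesis \eqref{eq:lin}, which gives $\mathcal A=\iota(\mathrm{Sym}_0)$, is what places the tensors in these two fixed spaces, independent of the problem. Rotations act only on the wave vectors, which is why no invariance of $\Pi$ is needed, and why Lemma~\ref{lem:necessary} was extended to real wave vectors.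

Throughout, $B_j=B(\boldsymbol k_j)$ and $B_{ij}=B(\boldsymbol k_i+\boldsymbol k_j)$; note that $B(\boldsymbol R\boldsymbol k)=\boldsymbol RB(\boldsymbol k)\boldsymbol R^T$.

\subsection{Weights}\label{sec:weights}

We recall the facts on finite-dimensional complex representations of $\mathrm{SO}(3)$ that we use. A vector has \emph{weight} $m\in\mathbb Z$ if the rotation by the angle $\psi$ about $\boldsymbol e_3$ multiplies it by $e^{-im\psi}$. Every representation is a direct sum of irreducible ones. For each $\ell=0,1,2,\dots$ there is one irreducible representation $\mathcal H_\ell$, of dimension $2\ell+1$, in which the weights $-\ell,\dots,\ell$ occur once each; hence, if weight $m$ has multiplicity $d_m$ in a representation, $\mathcal H_\ell$ occurs $d_\ell-d_{\ell+1}$ times. An equivariant linear map $\mathcal H_\ell\to\mathcal H_{\ell'}$ with $\ell\neq\ell'$ is zero (Schur's lemma). An invariant subspace contains the weight components of its elements and is invariant under the complexified Lie algebra, the complex skew matrices $X$.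 Such an $X$ acts on matrices by $Y\mapsto XY-YX$, that is, $\boldsymbol x\boldsymbol y^T\mapsto(X\boldsymbol x)\boldsymbol y^T+\boldsymbol x(X\boldsymbol y)^T$, and on exterior and symmetric products by the Leibniz rule.

Let $\zeta=\boldsymbol e_1+i\boldsymbol e_2$. The dot product is extended bilinearly, so $\zeta\cdot\zeta=0$ and $\zeta\cdot\bar\zeta=2$. The vectors $\zeta,\boldsymbol e_3,\bar\zeta$ have weights $1,0,-1$, and
\[
\epsilon_2=\zeta\zeta^T,\quad\epsilon_1=\zeta\boldsymbol e_3^T+\boldsymbol e_3\zeta^T,\quad\epsilon_0=\tfrac12(\zeta\bar\zeta^T+\bar\zeta\zeta^T)-2\boldsymbol e_3\boldsymbol e_3^T=\operatorname{diag}(1,1,-2),\quad\epsilon_{-m}=\overline{\epsilon_m}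
\]
is a basis of $\mathrm{Sym}_0\otimes\mathbb C\cong\mathcal H_2$ with $\epsilon_m$ of weight $m$. The skew matrix $X_+=\zeta\boldsymbol e_3^T-\boldsymbol e_3\zeta^T$ maps $\bar\zeta\mapsto-2\boldsymbol e_3$, $\boldsymbol e_3\mapsto\zeta$, $\zeta\mapsto0$. With $X_-=\overline{X_+}$ this gives
\begin{equation}\label{eq:ladder}
X_\pm:\quad\epsilon_{\mp2}\mapsto-2\epsilon_{\mp1},\quad\epsilon_{\mp1}\mapsto2\epsilon_0,\quad\epsilon_0\mapsto-3\epsilon_{\pm1},\quad\epsilon_{\pm1}\mapsto2\epsilon_{\pm2},\quad\epsilon_{\pm2}\mapsto0 .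
\end{equation}
For a planar direction $\boldsymbol n=(\cos\psi,\sin\psi,0)=\frac12(e^{-i\psi}\zeta+e^{i\psi}\bar\zeta)$ we get, with $s=e^{2i\psi}$,
\begin{equation}\label{eq:planar}
B(\boldsymbol n)=\tfrac14(\bar s\,\epsilon_2+s\,\epsilon_{-2})+\tfrac16\epsilon_0 .
\end{equation}

\subsection{3-chains}

For $\mathsf K_j\in\Pi$ and $B,B'\in\mathrm{Sym}_0$ let
\[
t(\mathsf K_1,\mathsf K_2,\mathsf K_3;B,B')=\{\mathsf K_1\iota(B)\mathsf K_2\iota(B')\mathsf K_3\}\bmod\Pi\ \in\ \mathrm{Sym}(\mathcal T)/\Pi .
\]
The 3-chain property says $t\equiv0$. Write $\mathsf A=\iota(B)$, $\mathsf A'=\iota(B')$. By the 2-chain property $\mathsf X=\mathsf K_1\mathsf A\mathsf K_2+\mathsf K_2\mathsf A\mathsf K_1\in\Pi$, and then $\{\mathsf X\mathsf A'\mathsf K_3\}\in\Pi$; so $t$ changes sign when $\mathsf K_1,\mathsf K_2$ are exchanged. From $\{\mathsf K_1\mathsf A(\mathsf K_2\mathsf A'\mathsf K_3+\mathsf K_3\mathsf A'\mathsf K_2)\}\in\Pi$ the same holds for $\mathsf K_2,\mathsf K_3$. Adjacent transpositions generate $\mathfrak S_3$, so $t$ is alternating in the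 $\mathsf K$'s. Since $\{\mathsf X\}=\{\mathsf X^T\}$,
\[
t(\mathsf K_1,\mathsf K_2,\mathsf K_3;B,B')=t(\mathsf K_3,\mathsf K_2,\mathsf K_1;B',B)=-t(\mathsf K_1,\mathsf K_2,\mathsf K_3;B',B).
\]
So for fixed $\mathsf K_1,\mathsf K_2,\mathsf K_3$ there is a linear map $\hat t$ on $\bigwedge^2\mathrm{Sym}_0$ with $\hat t(B\wedge B')=t(\mathsf K_1,\mathsf K_2,\mathsf K_3;B,B')$.

In \eqref{eq:S3} the transpose of the term $\sigma$ is the term of the reversed permutation, so the sum equals half the sum of the symmetrized terms. Modulo $\Pi$, \eqref{eq:S3} reads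
\[
0=\tfrac12\sum_\sigma\operatorname{sgn}(\sigma)\,\hat t(B_{\sigma1}\wedge B_{\sigma3})=\hat t(B_1\wedge B_3+B_2\wedge B_1+B_3\wedge B_2)=-\hat t\big((B_1-B_3)\wedge(B_2-B_3)\big).
\]
In the example of Section~\ref{sec:counter}, $\hat t(B\wedge B')=\Phi([B,B']\otimes\theta_{123})\bmod\Pi$, and the bivector in the middle is sent to the matrix $Z$. The next lemma gives $\hat t=0$, which is the 3-chain property.

\begin{lemma}\label{lem:Omega2}
The bivectors $(B_1-B_3)\wedge(B_2-B_3)$, over all admissible triples, span $\bigwedge^2\mathrm{Sym}_0$.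
\end{lemma}

\begin{proof}
Let $\Omega_2$ be the complex span. It is $\mathrm{SO}(3)$-invariant, because a rotated admissible triple is admissible, and it is invariant under complex conjugation. It suffices to show that it contains the ten bivectors $\epsilon_m\wedge\epsilon_{m'}$, $m>m'$. For the triple of Section~\ref{sec:proof1} we have $s_1=1$, $s_2=-1$, $s_3=i$ in \eqref{eq:planar}. With $u=s_1-s_3=1-i$ and $v=s_2-s_3=-1-i$,
\[
16\,(B_1-B_3)\wedge(B_2-B_3)=(\bar u\epsilon_2+u\epsilon_{-2})\wedge(\bar v\epsilon_2+v\epsilon_{-2})=(\bar uv-u\bar v)\,\epsilon_2\wedge\epsilon_{-2}=-4i\,\epsilon_2\wedge\epsilon_{-2}.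
\]
So $\epsilon_2\wedge\epsilon_{-2}\in\Omega_2$. Since $X_+\epsilon_2=0$, applying $X_+$ three times yields $\epsilon_2\wedge\epsilon_{-1}$, $\epsilon_2\wedge\epsilon_0$, $\epsilon_2\wedge\epsilon_1$. Next, $X_-(\epsilon_2\wedge\epsilon_0)=-2\epsilon_1\wedge\epsilon_0-3\epsilon_2\wedge\epsilon_{-1}$ yields $\epsilon_1\wedge\epsilon_0$, and $X_-(\epsilon_1\wedge\epsilon_0)=-3\epsilon_1\wedge\epsilon_{-1}$ yields $\epsilon_1\wedge\epsilon_{-1}$. Conjugation exchanges $\epsilon_m$ and $\epsilon_{-m}$ and yields the remaining four: $\epsilon_1\wedge\epsilon_{-2}$, $\epsilon_0\wedge\epsilon_{-2}$, $\epsilon_{-1}\wedge\epsilon_{-2}$, $\epsilon_0\wedge\epsilon_{-1}$.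
\end{proof}

\subsection{4-chains}

From now on $\Pi$ has the 2- and 3-chain properties. Let
\[
q(\mathsf K_1,\dots,\mathsf K_4;B,B',B'')=\{\mathsf K_1\mathsf A\mathsf K_2\mathsf A'\mathsf K_3\mathsf A''\mathsf K_4\}\bmod\Pi,\qquad\mathsf A=\iota(B),\ \mathsf A'=\iota(B'),\ \mathsf A''=\iota(B'').
\]
Adding to a 4-chain the chain with $\mathsf K_i,\mathsf K_{i+1}$ exchanged replaces this pair by a 2-chain, an element of $\Pi$; the result is a 3-chain and lies in $\Pi$. So $q$ is alternating in the $\mathsf K$'s. Next, $\mathsf Y=\{\mathsf K_1\mathsf A\mathsf K_2\mathsf A'\mathsf K_3\}\in\Pi$ and $\{\mathsf Y\mathsf A''\mathsf K_4\}\in\Pi$, which says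
\[
q(\mathsf K_1,\mathsf K_2,\mathsf K_3,\mathsf K_4;B,B',B'')=-q(\mathsf K_3,\mathsf K_2,\mathsf K_1,\mathsf K_4;B',B,B'')=q(\mathsf K_1,\mathsf K_2,\mathsf K_3,\mathsf K_4;B',B,B'').
\]
In the same way $\{\mathsf K_1\mathsf A\{\mathsf K_2\mathsf A'\mathsf K_3\mathsf A''\mathsf K_4\}\}\in\Pi$ gives symmetry in $B',B''$. So for fixed $\mathsf K$'s there is a linear map $\hat q$ on the symmetric power $S^3\mathrm{Sym}_0$ with $\hat q(B\odot B'\odot B'')=q(\mathsf K_1,\dots,\mathsf K_4;B,B',B'')$; we write $\odot$ for the commutative product in the symmetric algebra, to distinguish it from the matrix product.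

In \eqref{eq:S4} the transpose of the term $\sigma$ is again the term of the reversed permutation, because $\boldsymbol k_{\sigma3}+\boldsymbol k_{\sigma4}=-(\boldsymbol k_{\sigma1}+\boldsymbol k_{\sigma2})$ gives $B_{\sigma4\sigma3}=B_{\sigma1\sigma2}$. So \eqref{eq:S4} reads $\hat q(Q)=0$ with $Q=\frac12\sum_\sigma\operatorname{sgn}(\sigma)B_{\sigma1}\odot B_{\sigma1\sigma2}\odot B_{\sigma4}$. Reversal of four letters is an even permutation and does not change the product, so $Q$ is the sum over the twelve $\sigma$ with $1\in\{\sigma1,\sigma2\}$. Grouped by the middle factor, these permutations and their signs are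
\[
B_{12}:\ 1234^+,1243^-,2134^-,2143^+;\quad B_{13}:\ 1324^-,1342^+,3124^+,3142^-;\quad B_{14}:\ 1423^+,1432^-,4123^-,4132^+,
\]
and reading off first and last letters,
\begin{equation}\label{eq:Q}
Q=B_{12}\odot(B_1-B_2)\odot(B_4-B_3)-B_{13}\odot(B_1-B_3)\odot(B_4-B_2)+B_{14}\odot(B_1-B_4)\odot(B_3-B_2).
\end{equation}
Expanding the products shows that in $S^2$
\begin{equation}\label{eq:S2}
(B_1-B_2)\odot(B_4-B_3)-(B_1-B_3)\odot(B_4-B_2)+(B_1-B_4)\odot(B_3-B_2)=0,
\end{equation}
each of the six products $B_i\odot B_j$ occurring twice with opposite signs. Hence $Q$ does not change if the same matrix is added to $B_{12},B_{13},B_{14}$. The next lemma gives $\hat q=0$, which is the 4-chain property, and completes the proof of Theorem~\ref{thm:iff}.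

\begin{lemma}\label{lem:Omega3}
The tensors $Q$, over all admissible quadruples, span $S^3\mathrm{Sym}_0$.
\end{lemma}

\begin{proof}
Let $\Omega_3\subset S^3\mathcal H_2$ be the complex span; it is $\mathrm{SO}(3)$-invariant. The space has dimension 35, so instead of applying $X_\pm$ by hand we decompose it.

\emph{Decomposition.} The multiplicity $d_m$ of weight $m$ in $S^3\mathcal H_2$ is the number of multisets of three elements of $\{-2,\dots,2\}$ with sum $m$. Writing $\bar1,\bar2$ for $-1,-2$:
\[
\begin{array}{c|ccccccc}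
m&6&5&4&3&2&1&0\\\hline
\text{multisets}&222&221&220&22\bar1&22\bar2&21\bar2&20\bar2\\
&&&211&210&21\bar1&20\bar1&2\bar1\bar1\\
&&&&111&200&11\bar1&11\bar2\\
&&&&&110&100&10\bar1\\
&&&&&&&000\\\hline
d_m&1&1&2&3&4&4&5
\end{array}
\]
So $S^3\mathcal H_2=\mathcal H_6\oplus\mathcal H_4\oplus\mathcal H_3\oplus\mathcal H_2\oplus\mathcal H_0$. As the summands are pairwise non-isomorphic, $\Omega_3$ is the sum of some of them. If $\mathcal H_\ell$ is missing, every equivariant linear map $S^3\mathcal H_2\to\mathcal H_\ell$ vanishes on $\Omega_3$ by Schur's lemma. It therefore suffices to find, for each $\ell\in\{6,4,3,2,0\}$, such a map that does not vanish on $\Omega_3$.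

\emph{A vector of weight 2 in $\Omega_3$.} Take $\boldsymbol k_1=(1,0,0)$, $\boldsymbol k_2=(0,1,0)$, $\boldsymbol k_3=(1,1,0)$, $\boldsymbol k_4=(-2,-2,0)$. The sums $\boldsymbol k_1+\boldsymbol k_j$ are $(1,1,0)$, $(2,1,0)$, $(-1,-2,0)$, so the quadruple is admissible. Here $B_4=B_3$, and $Q=(B_{14}-B_{13})\odot(B_1-B_3)\odot(B_3-B_2)$. In \eqref{eq:planar}, $s_1=1$, $s_2=-1$, $s_3=i$, $s_{13}=\frac{(2+i)^2}5=\frac{3+4i}5$, $s_{14}=\frac{(1+2i)^2}5=\frac{-3+4i}5$. Therefore
\begin{align*}
64\,Q&=-\tfrac65(\epsilon_2+\epsilon_{-2})\odot\big((1+i)\epsilon_2+(1-i)\epsilon_{-2}\big)\odot\big((1-i)\epsilon_2+(1+i)\epsilon_{-2}\big)\\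
&=-\tfrac{12}5(\epsilon_2+\epsilon_{-2})\odot(\epsilon_2\odot\epsilon_2+\epsilon_{-2}\odot\epsilon_{-2}),
\end{align*}
the mixed term dropping out because $(1+i)^2+(1-i)^2=0$. The four terms have weights $6,2,-2,-6$, so the weight-2 component gives $\gamma=\epsilon_2\odot\epsilon_2\odot\epsilon_{-2}\in\Omega_3$.

\emph{The cases $\ell=6,4,3,2$.} Let $\mathcal P_\ell$ be the complex homogeneous polynomials of degree $\ell$ in $\boldsymbol x$, with $(\boldsymbol Rp)(\boldsymbol x)=p(\boldsymbol R^{-1}\boldsymbol x)$. Use the coordinates $z=\zeta\cdot\boldsymbol x$, $w=\bar\zeta\cdot\boldsymbol x$, $x_3$, of weights $1,-1,0$; then $\boldsymbol x\cdot\boldsymbol x=zw+x_3^2$. The quotient $\mathcal P_\ell/(\boldsymbol x\cdot\boldsymbol x)\mathcal P_{\ell-2}$ has the basis $z^aw^bx_3^c$, $c\in\{0,1\}$, $a+b+c=\ell$, in which each weight $-\ell,\dots,\ell$ occurs once; so it is $\mathcal H_\ell$. Consider the cubic maps on $\mathrm{Sym}_0\otimes\mathbb C$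
\[
F_6(Y)=(\boldsymbol x\cdot Y\boldsymbol x)^3,\quad F_4(Y)=(\boldsymbol x\cdot Y\boldsymbol x)(\boldsymbol x\cdot Y^2\boldsymbol x),\quad F_3(Y)=\det(\boldsymbol x,Y\boldsymbol x,Y^2\boldsymbol x),\quad F_2(Y)=\operatorname{tr}(Y^2)\,Y,
\]
the first three taken modulo $\boldsymbol x\cdot\boldsymbol x$. They are equivariant ($F_3$ because $\det\boldsymbol R=1$), and each defines an equivariant linear map $\hat F_\ell:S^3\mathcal H_2\to\mathcal H_\ell$ with $\hat F_\ell(Y\odot Y\odot Y)=F_\ell(Y)$. For $Y=a\epsilon_2+c\epsilon_{-2}$ the coefficient of $a^2c$ in $Y\odot Y\odot Y$ is $3\gamma$, so $3\hat F_\ell(\gamma)$ is the coefficient of $a^2c$ in $F_\ell(Y)$. From $\zeta\cdot\zeta=0$ and $\zeta\cdot\bar\zeta=2$,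
\begin{gather*}
Y\boldsymbol x=az\zeta+cw\bar\zeta,\qquad Y^2=2ac(\zeta\bar\zeta^T+\bar\zeta\zeta^T),\qquad Y^2\boldsymbol x=2ac(w\zeta+z\bar\zeta),\\
\boldsymbol x\cdot Y\boldsymbol x=az^2+cw^2,\qquad\boldsymbol x\cdot Y^2\boldsymbol x=4aczw,\qquad\operatorname{tr}Y^2=8ac .
\end{gather*}
Since $\boldsymbol x=\frac12(w\zeta+z\bar\zeta)+x_3\boldsymbol e_3$ and $Y\boldsymbol x,Y^2\boldsymbol x$ lie in the span of $\zeta,\bar\zeta$, only $x_3\boldsymbol e_3$ contributes to the determinant, and $\det(\boldsymbol e_3,\zeta,\bar\zeta)=-2i$ gives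
\[
\det(\boldsymbol x,Y\boldsymbol x,Y^2\boldsymbol x)=2ac\,x_3(az^2-cw^2)\det(\boldsymbol e_3,\zeta,\bar\zeta)=-4i\,ac\,x_3(az^2-cw^2).
\]
The coefficients of $a^2c$ in $F_6,F_4,F_3,F_2$ are $3z^4w^2$, $4z^3w$, $-4ix_3z^2$, $8\epsilon_2$. At the point $z=1$, $w=-1$, $x_3=1$, where $\boldsymbol x\cdot\boldsymbol x=0$, the first three take the values $3$, $-4$, $-4i$, so none is a multiple of $\boldsymbol x\cdot\boldsymbol x$. Thus $\hat F_\ell(\gamma)\neq0$ in all four cases.

\emph{The case $\ell=0$.} On symmetric matrices $\operatorname{tr}(XYZ)=\operatorname{tr}\big((XYZ)^T\big)=\operatorname{tr}(XZY)$, so $\operatorname{tr}(XYZ)$ is a symmetric trilinear invariant form and defines an equivariant map $\hat F_0:S^3\mathcal H_2\to\mathcal H_0=\mathbb C$. Quadruples in the plane $x_3=0$ cannot be used: by \eqref{eq:planar} and \eqref{eq:S2} their $Q$ is a combination of products of three factors $\epsilon_{\pm2}$, which have weights $\pm6,\pm2$ and are annihilated by $\hat F_0$. We take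
\begin{equation}\label{eq:quad}
\boldsymbol k_1=(1,0,0),\quad\boldsymbol k_2=(0,1,0),\quad\boldsymbol k_3=(1,0,1),\quad\boldsymbol k_4=(-2,-1,-1),
\end{equation}
for which the sums $\boldsymbol k_1+\boldsymbol k_j$ are $\boldsymbol v_2=(1,1,0)$, $\boldsymbol v_3=(2,0,1)$ and $-\boldsymbol v_4$ with $\boldsymbol v_4=(1,1,1)$. Let $N_j=B_j+\frac13I$ and $N_{1j}=B_{1j}+\frac13I$ be the rank-one projections. The form extends to all symmetric matrices, and by \eqref{eq:S2} we may replace every $B$ in \eqref{eq:Q} by $N$. Using $\operatorname{tr}(N_{1j}XY)=X\boldsymbol v_j\cdot Y\boldsymbol v_j/|\boldsymbol v_j|^2$ and $N_i\boldsymbol v=(\boldsymbol k_i\cdot\boldsymbol v)\boldsymbol k_i/|\boldsymbol k_i|^2$,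
\begin{align*}
\operatorname{tr}N_{12}(N_1-N_2)(N_4-N_3)&=\tfrac12\,(1,-1,0)\cdot\big[(1,\tfrac12,\tfrac12)-(\tfrac12,0,\tfrac12)\big]=0,\\
\operatorname{tr}N_{13}(N_1-N_3)(N_4-N_2)&=\tfrac15\big[(2,0,0)-(\tfrac32,0,\tfrac32)\big]\cdot(\tfrac53,\tfrac56,\tfrac56)=\tfrac15\big(\tfrac56-\tfrac54\big)=-\tfrac1{12},\\
\operatorname{tr}N_{14}(N_1-N_4)(N_3-N_2)&=\tfrac13\big[(1,0,0)-(\tfrac43,\tfrac23,\tfrac23)\big]\cdot(1,-1,1)=-\tfrac19 .
\end{align*}
Hence
\begin{equation}\label{eq:F0}
\hat F_0(Q)=0+\tfrac1{12}-\tfrac19=-\tfrac1{36}\neq0 .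
\end{equation}
All five summands lie in $\Omega_3$, so $\Omega_3=S^3\mathcal H_2$, and the real span of the tensors $Q$ is $S^3\mathrm{Sym}_0$.
\end{proof}

\section{The 3-chain property does not imply exactness}\label{sec:four}

We return to Problem G and to the map $\Phi$ of Lemma~\ref{lem:Phi}. To repair the multialgebra of Theorem~\ref{thm:counter} one adds its 3-chains $\Phi([B,B']\otimes\theta_{123})$, in which the matrix is skew. With all four generators this creates new 2-chains in the top degree, whose matrices are commutators and hence traceless. No 2- or 3-chain produces a trace in the top degree, but a 4-chain does. This leads to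
\begin{equation}\label{eq:Piprime}
\begin{aligned}
\Pi'={}&\big\{\Phi(I\otimes\alpha):\alpha\in\textstyle\bigwedge^1\mathbb R^4\big\}\oplus\operatorname{span}\big\{\Phi(M\otimes\beta):M^T=-M,\ \beta\in\textstyle\bigwedge^3\mathbb R^4\big\}\\
&\oplus\big\{\Phi(B\otimes\theta_{1234}):B\in\mathrm{Sym}_0\big\}.
\end{aligned}
\end{equation}

\begin{proof}[Proof of Theorem~\ref{thm:four}]
Reversal is $+1$ on $\bigwedge^1$ and $\bigwedge^4$ and $-1$ on $\bigwedge^3$, so by \eqref{eq:Phi1} the elements of $\Pi'$ are symmetric. The identity matrix, the skew matrices and $\mathrm{Sym}_0$ are invariant under conjugation by rotations, so $\Pi'$ is $\mathrm{SO}(3)$-invariant. Chains are multilinear, so we may take each $\mathsf K_i$ from one of the three summands, of degree $1$, $3$ or $4$. By \eqref{eq:Phi2} a chain vanishes when the degrees add up to more than $4$.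

\emph{2-chains.} For degrees $(1,1)$ the chain is $\Phi(B\otimes(\alpha\wedge\alpha'+\alpha'\wedge\alpha))=0$. For degrees $(1,3)$ it is $\{\Phi(BM\otimes\alpha\wedge\beta)\}=\Phi((BM-MB)\otimes\alpha\wedge\beta)$, since $(BM)^T=-MB$ and $\alpha\wedge\beta\in\bigwedge^4$. The matrix $BM-MB=BM+(BM)^T$ is symmetric and traceless, so the chain lies in $\Pi'$. A 2-chain is symmetric in $\mathsf K_1,\mathsf K_2$, so this covers $(3,1)$.

\emph{3-chains.} Only degrees $(1,1,1)$ remain, and $\{\Phi(BB'\otimes\alpha_1\wedge\alpha_2\wedge\alpha_3)\}=\Phi((BB'-B'B)\otimes\alpha_1\wedge\alpha_2\wedge\alpha_3)$ with $BB'-B'B$ skew. This lies in $\Pi'$.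

\emph{4-chains.} Take $\mathsf K_j=\Phi(I\otimes\theta_j)$, $j=1,\dots,4$, and all three $\mathsf A$'s equal to $\iota(B)$ with $B=\operatorname{diag}(1,1,-2)$. The chain is $2\Phi(B^3\otimes\theta_{1234})$ with $\operatorname{tr}B^3=-6$. Since $\Phi$ is injective, $\Phi(M\otimes\theta_{1234})\in\Pi'$ only for $M\in\mathrm{Sym}_0$, so the 4-chain property fails.

Problem G satisfies (PH) and \eqref{eq:lin}, so by Theorem~\ref{thm:iff} the L-relation of $\Pi'$ is not exact.
\end{proof}

\begin{remark}[an explicit composite]\label{rem:explicit}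
For $\Pi'$ and $\mathsf K_j=\Phi(I\otimes\theta_j)$ the obstruction $\hat q$ sees only the trace, that is, the summand $\mathcal H_0$ of Lemma~\ref{lem:Omega3}, and the quadruple \eqref{eq:quad} gives a composite that leaves the L-relation. Let $\kappa=2\sum_{j=1}^4\cos(\boldsymbol k_j\cdot\boldsymbol x)\mathsf K_j$, $\varepsilon\|\kappa\|_\infty\le\frac12$, and $\mathsf L=\mathsf I+\varepsilon\kappa(\mathsf I-\frac13\varepsilon\kappa)^{-1}$. As in Section~\ref{sec:proof1}, only terms with distinct indices contribute to $C_m$. The vectors $\boldsymbol k_1,\boldsymbol k_2,\boldsymbol k_3$ are independent, so the only linear relations among the $\boldsymbol k_j$ are multiples of $\sum_j\boldsymbol k_j=0$. Hence $C_m=0$ for $m\neq3$, and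
\[
W(\mathsf L^*)=-2\varepsilon^4\,\Phi(M\otimes\theta_{1234}),\qquad M=\sum_{\sigma\in\mathfrak S_4}\operatorname{sgn}(\sigma)B_{\sigma1}B_{\sigma1\sigma2}B_{\sigma4},
\]
with $\operatorname{tr}M=2\hat F_0(Q)=-\frac1{18}$ by \eqref{eq:F0}. So $W(\mathsf L^*)\notin\Pi'$.
\end{remark}

\begin{thebibliography}{9}
\bibitem{BLP} Bensoussan, Lions, and Papanicolaou, 1978.
\bibitem{JKO} Jikov, Kozlov, and Oleinik, 1994.
\end{thebibliography}
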